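# Analytic hypersurfaces that are algebraic near every point but not globally

## 1. Level sets without critical zeros

Throughout, $X$ is a C.N.A.S., that is, a compact nonsingular real algebraic set $X\subset\mathbb R^n$, of dimension $m$. Nonsingular means that at every point the local ring of polynomial functions on $X$ is regular of dimension $m$. In particular $X$ is a compact analytic submanifold of $\mathbb R^n$. We write $C^\omega$ for real analytic.

**Definition 1.** Let $Y\subset X$ be a real analytic subset. We say that $Y$ is *analytically isomorphic (in $X$) to an algebraic set* if there is a $C^\omega$ diffeomorphism $\sigma:X\to X$ such that $\sigma(Y)$ is algebraic. For $x\in X$, the germ $Y_x$ is analytically isomorphic to an algebraic set $A^x$ if $A^x$ is an algebraic subset of $X$ and there is a $C^\omega$ diffeomorphism $\sigma_x:U\to U'$ between open neighborhoods $U$ of $x$ and $U'$ of $\sigma_x(x)$ in $X$ which carries the germ $Y_x$ onto the germ of $A^x$ at $\sigma_x(x)$.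

**Example 1.** Let $X=S^{m-1}\times S^1$ with $S^1\subset\mathbb C$, let $\varphi:S^{m-1}\to\mathbb R$ be analytic, and let $Y=\{(x,e^{i\varphi(x)})\}$. As a set $Y$ may be far from algebraic, but $\sigma(x,v)=(x,ve^{-i\varphi(x)})$ is a $C^\omega$ diffeomorphism of $X$ carrying $Y$ onto the algebraic set $S^{m-1}\times\{1\}$.

Which hypersurfaces can be straightened in this way? Here is the easy case.

**Proposition 1.** Let $f:X\to\mathbb R$ be analytic with $df\neq0$ at every point of $Y=f^{-1}(0)$. Then $Y$ is analytically isomorphic to an algebraic set.

*Proof.* We approximate $f$ by a polynomial, join the two by a segment, and produce $\sigma$ as the flow of a vector field that follows the zero set.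

**Step 1. The segment stays nondegenerate.** Use the metric on $X$ induced from $\mathbb R^n$; it is analytic. By compactness $f^2+|\operatorname{grad}f|^2$ has a positive lower bound on $X$. Let $\hat f$ be a polynomial, $w=\hat f-f$, $f_\tau=f+\tau w$ for $\tau\in J=(-1,2)$. If $\hat f$ is $C^1$-close enough to $f$ (Weierstrass), then $N_\tau=f_\tau^2+|\operatorname{grad}f_\tau|^2>0$ on $X$ for all $\tau\in J$.

**Step 2. A vector field.** Put $\xi_\tau=-\frac{w}{N_\tau}\operatorname{grad}f_\tau$ and $c_\tau=-\frac{w f_\tau}{N_\tau}$. These are analytic on $X\times J$ and
$$\xi_\tau f_\tau+c_\tau f_\tau=-w.\tag{1}$$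

**Step 3. The flow.** As $X$ is compact, $\frac{d}{d\tau}\sigma_\tau=\xi_\tau\circ\sigma_\tau$, $\sigma_0=\mathrm{id}$, defines $C^\omega$ diffeomorphisms $\sigma_\tau$ of $X$ for $\tau\in[0,1]$. By (1),
$$\tfrac{d}{d\tau}\big(f_\tau(\sigma_\tau(x))\big)=w+\xi_\tau f_\tau=-c_\tau f_\tau\quad\text{at }\sigma_\tau(x).$$
This is a linear homogeneous differential equation for $\tau\mapsto f_\tau(\sigma_\tau(x))$, so this function vanishes at $\tau=1$ if and only if it vanishes at $\tau=0$. Hence $\sigma_1(Y)=\{\hat f=0\}$, which is algebraic. $\square$

The proof used two things: $Y$ has *one global equation* $f$, and $f$ and $df$ *have no common zero*. In general both are lost. A hypersurface may have no global equation, like a one-sided curve on a surface; this is where a homology hypothesis enters. A hypersurface may also be singular, and then $N_\tau$ vanishes at singular points; this is where a condition on germs enters. We shall see that isolated singular points can be dealt with, and that singular loci of positive dimension cannot.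

## 2. Coherent hypersurfaces and the conjecture

Let $\mathcal O_X$ be the sheaf of germs of analytic functions on $X$. The stalk $\mathcal O_{X,y}\cong\mathbb R\{x_1,\dots,x_m\}$ is a UFD.

**Definition 2.** A *coherent analytic hypersurface* of $X$ is a real analytic subset $Y\subset X$ of pure dimension $m-1$ (every local irreducible component at every point has dimension $m-1$) whose sheaf of ideals $\mathcal I_Y$ is coherent.

Two remarks on the definition. The prime ideal of an irreducible germ of dimension $m-1$ has height 1, so it is principal. The ideal of $Y_y$ is the intersection of finitely many different such primes, so it is principal, generated by the product of their generators. If in addition $\mathcal I_Y$ is coherent, a generator of the stalk at $y$ generates $\mathcal I_Y$ near $y$. Conversely, a locally principal $\mathcal I_Y$ with generators that are not zero divisors is locally free of rank one, hence coherent.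

**Example 2.** Near the origin of $\mathbb R^m$, $Y=\{x_1x_2=0\}$ has two components, and $\mathcal I_Y$ is generated by $x_1x_2$, also at the nearby points where only one factor vanishes. So $Y$ is coherent there.

**Definition 3.** $H_*^{alg}(X)\subset H_*(X,\mathbb Z_2)$ is the subgroup of homology classes represented by (the fundamental classes of) algebraic subsets of $X$. In particular $H_{m-1}^{alg}(X)$ is the subgroup of $H_{m-1}(X,\mathbb Z_2)$ generated by the classes of algebraic hypersurfaces of $X$.

**Example 3.** Let $m\ge3$ and $X=S^{m-1}\times S^1$. By Künneth and $H_{m-2}(S^{m-1},\mathbb Z_2)=0$ we get $H_{m-1}(X,\mathbb Z_2)=\mathbb Z_2$, generated by the algebraic hypersurface $S^{m-1}\times pt$. So $H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$.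

**Conjecture.** Let $Y\subset X$ be a coherent analytic hypersurface and let $H_{m-1}^{alg}(X)=H_{m-1}(X,\mathbb Z_2)$. Then the following conditions are equivalent:

a) $Y$ is analytically isomorphic (in $X$) to an algebraic set;

b) at each point $x\in Y$, the germ $Y_x$ is analytically isomorphic to an algebraic set $A^x$ ($A^x$ depends on $x$).

The implication a)$\Rightarrow$b) is always true: take $A^x=\sigma(Y)$ and $\sigma_x=\sigma$. The question is whether b)$\Rightarrow$a). The answer is no in general, and the dimension decides.

**Theorem A.** Let $m\ge3$ and $X=S^{m-1}\times S^1$ (product of standard spheres). Then $H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$, and there is a coherent analytic hypersurface $Y\subset X$ (a union of $m+2$ compact nonsingular analytic hypersurfaces) such that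

1. for each $x\in Y$ the germ $Y_x$ is analytically isomorphic to an algebraic set $A^x\subset X$;
2. there is no $C^\omega$ diffeomorphism $\sigma$ from $X$ onto $X$, or onto any nonsingular real algebraic set $X'$ of dimension $m$, such that $\sigma(Y)$ is algebraic.

So b) holds and a) fails, and the conjecture is false.

**Theorem B.** Let $X$ be a C.N.A.S. of dimension $m\ge1$ with $H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$. Let $Y$ be a coherent analytic hypersurface such that at each $y\in Y$, if $f$ generates the ideal of $Y_y$, then $\mathcal O_{X,y}/(f,\partial_1f,\dots,\partial_mf)$ has finite dimension over $\mathbb R$. Then a) holds.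

**Corollary.** For $m\ge1$, the conjecture holds for all $X$ of dimension $m$ if and only if $m\le2$.

**Example 4.** For $f=x_1x_2$ in dimension $m=2$ the quotient is $\mathcal O/(x_1,x_2)=\mathbb R$, so the hypothesis of Theorem B holds. For the same $f$ in dimension $m=3$ the quotient is $\mathbb R\{x_3\}$, of infinite dimension.

We first prove Theorem B, which continues Section 1; Theorem A (Sections 6–13) does not use it. If $Y=\emptyset$, or if $m=1$ (then $Y$ is a finite set), $Y$ is itself algebraic. So in Sections 3 and 4 we may assume $m\ge2$ and $Y\ne\emptyset$.

## 3. Hypersurfaces without a global equation, and algebraic line bundles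

**Step 1. The equation as a section of an analytic line bundle.** By the remarks after Definition 2, $\mathcal I_Y$ is an invertible sheaf. Let $L$ be the real analytic line bundle dual to $\mathcal I_Y$. The inclusion $\mathcal I_Y\subset\mathcal O_X$ is an analytic section $s$ of $L$ whose local representatives generate $\mathcal I_Y$. In particular $Y=\{s=0\}$.

To approximate $s$ by something algebraic we need an algebraic bundle.

**Definition 4.** An *algebraic line bundle* on $X$ is a line subbundle $\eta$ of some $X\times\mathbb R^N$ whose orthogonal projection $pr_\eta:X\to\mathbb R^{N\times N}$ is regular.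

**Example 5.** Over $S^1$ the line spanned by $(\cos\frac\theta2,\sin\frac\theta2)$ is well defined and forms the Möbius bundle. Its projection is $\frac12\begin{pmatrix}1+\cos\theta&\sin\theta\\ \sin\theta&1-\cos\theta\end{pmatrix}$, which is regular.

**Step 2. Every class in $H^1(X,\mathbb Z_2)$ is $w_1(\eta)$ for an algebraic line bundle $\eta$.** This is where the homology hypothesis is used. By Poincaré duality and the hypothesis, $H^1(X,\mathbb Z_2)$ is generated by the duals of classes $[H]$ of irreducible algebraic hypersurfaces $H\subset X$. (The class of an algebraic hypersurface is the sum of the classes of its irreducible components of dimension $m-1$, which meet in dimension $\le m-2$.) If $\eta,\eta'$ are algebraic, then so is $\eta\otimes\eta'$, with projection $pr_\eta\otimes pr_{\eta'}$, and $w_1$ is additive. So it suffices to find $\eta$ with $w_1(\eta)$ dual to $[H]$.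

Let $f_1,\dots,f_N$ be polynomials generating the ideal $I(H)$ in the ring of polynomial functions on $X$. For $x\in X$ let $\mathcal R_x$ be the local ring of regular functions. It is regular, hence a UFD. If $x\notin H$, then $I(H)\mathcal R_x=\mathcal R_x$. If $x\in H$, it is a prime ideal; the quotient is a local ring, at a maximal ideal, of a finitely generated domain of dimension $m-1$, so it has dimension $m-1$, and the prime has height $1$. In both cases $I(H)\mathcal R_x=(f)$ and $f_i=fa_i$. The $a_i$ generate the unit ideal of $\mathcal R_x$, so $a=(a_1,\dots,a_N)\ne0$ at $x$. The relations $f_i=fa_i$ and $f\in(f_1,\dots,f_N)$ hold on a neighborhood of $x$, and another choice of $f$ multiplies $a$ by a unit. So the lines $\mathbb Ra$ form a line bundle $\eta\subset X\times\mathbb R^N$. Locally $pr_\eta=aa^{\mathsf T}/|a|^2$, which is regular. So $\eta$ is algebraic.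

The tuple $(f_1,\dots,f_N)=f\cdot a$ is a section of $\eta$ with zero set $H$. At a nonsingular point $x$ of $H$ the ring $\mathcal R_x/(f)$ is regular of dimension $m-1$, so $f\notin\mathfrak m_x^2$, that is, $df\neq0$. There the section vanishes transversally. The other points of $H$ form an algebraic set of dimension $\le m-2$. A generic smooth loop $\gamma$ avoids that set and is transverse to the rest of $H$. So $\langle w_1(\eta),\gamma\rangle$, which is the number mod 2 of zeros of the section along $\gamma$, is the intersection number $\gamma\cdot H$. As $H^1(X,\mathbb Z_2)=\operatorname{Hom}(H_1(X,\mathbb Z_2),\mathbb Z_2)$, the class $w_1(\eta)$ is dual to $[H]$.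

**Step 3. $L$ is analytically isomorphic to an algebraic line bundle.** Choose $\eta$ algebraic with $w_1(\eta)=w_1(L)$. Then $w_1(\operatorname{Hom}(L,\eta))=0$, and real line bundles are classified topologically by $w_1$, so $\operatorname{Hom}(L,\eta)$ has a nowhere zero continuous section. By Cartan's Theorem A and compactness, finitely many global analytic sections generate this bundle, and the continuous section is a combination of them with continuous coefficients. Approximate the coefficients uniformly by polynomials: the result is a nowhere zero *analytic* section, i.e. an analytic isomorphism $L\cong\eta$.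

From now on $s$ is an analytic section of $\eta$, thus an analytic map $X\to\mathbb R^N$ with $pr_\eta s=s$. We replace the differential by the analytic connection $\nabla=pr_\eta\circ d$ on $\eta$; in a local trivialization $\nabla_{\partial_j}=\partial_j+b_j$ with $b_j$ analytic.

## 4. Isolated singular points: proof of Theorem B

In Section 1, formula (1) was solved by dividing by $N_\tau$. Now $s$ and $\nabla s$ vanish together at singular points. To solve $\nabla_\xi s_\tau+cs_\tau=-w$ there, we make $w$ vanish to high order at those points and replace division by Nakayama's lemma and Cartan's Theorem B.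

**Step 1. The singular points are finite in number.** Let $\mathfrak J\subset\mathcal O_X$ be the ideal sheaf generated by a local representative $f$ of $s$ and its first partial derivatives. It does not depend on choices, since $\partial_j(uf)=u\,\partial_jf+f\,\partial_ju$, and it is $\mathcal O$ off $Y$. Let $\Sigma$ be the set of points where $\mathfrak J\ne\mathcal O$; it is closed. At a point of $\Sigma$ the quotient $\mathcal O/\mathfrak J$ is a local algebra of finite dimension, so $\mathfrak J\supset\mathfrak m^k$ for some $k$. In local coordinates centered there all $x_j^k$ lie in $\mathfrak J$ on a neighborhood, so $\mathfrak J=\mathcal O$ at the other points of this neighborhood. Hence $\Sigma$ is discrete, and, being closed in the compact $X$, finite. Choose $k\ge1$ that works for all its points, and let $r\ge k+2$.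

**Step 2. Regular sections close to $s$ with the same jets on $\Sigma$.** *There are regular sections $\hat s$ of $\eta$, arbitrarily $C^r$-close to $s$, with the same $r$-jets as $s$ at the points of $\Sigma$.* Extend $s$ to a smooth map on $\mathbb R^n$ and approximate it in $C^r$ on a ball containing $X$ by a polynomial map. Its $r$-jets at $\Sigma$ differ a little from those of $s$. Polynomial maps realize all $r$-jets at finitely many points, so there is a fixed finite-dimensional space of polynomial maps that maps isomorphically onto the space of $r$-jets at $\Sigma$; subtract the small element of it that has the discrepancy as its jets. Call the result $P$ and put $\hat s=pr_\eta P$. Since $pr_\eta s=s$, $\hat s$ is $C^r$-close to $s$ and has the same $r$-jets on $\Sigma$.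

Put $w=\hat s-s$, $s_\tau=s+\tau w$, $J=(-1,2)$.

**Step 3. No new degenerate points appear.** *If $\hat s$ is close enough to $s$, then $(s_\tau,\nabla s_\tau)\neq(0,0)$ off $\Sigma$ for all $\tau\in J$.* In a trivialization, where we write $w$ also for the local representative and $f_\tau=f+\tau w$, the claim is $(f_\tau,df_\tau)\ne(0,0)$, because $\nabla_{\partial_j}f_\tau=\partial_jf_\tau+b_jf_\tau$. Take coordinates centered at a point of $\Sigma$. Writing $x_j^k$ as a combination of $f$ and the $\partial_if$ with analytic coefficients, we get $|f|+|df|\ge c|x|^k$ on a fixed neighborhood, with $c>0$; we may take $|x|\le1$ there. Since $w$ has zero $r$-jet at the center, Taylor's formula gives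
$$|w|+|dw|\le c'\|w\|_{C^r}|x|^{r-1}\le c'\|w\|_{C^r}|x|^k .$$
As $|\tau|<2$, the claim holds there for $x\neq0$ as soon as $2c'\|w\|_{C^r}<c$. Outside these finitely many neighborhoods $|s|+|\nabla s|$ is bounded below by a positive constant, and the claim holds for small $\|w\|_{C^1}$.

**Step 4. The equation is solvable in every stalk.** On $X\times J$ consider the morphism of coherent analytic sheaves
$$\alpha:\mathcal T_X\oplus\mathcal O\to\eta,\qquad(\xi,c)\mapsto\nabla_\xi s_\tau+c\,s_\tau,$$
where $\mathcal T_X$ is the sheaf of vector fields tangent to $X$ and everything is pulled back to $X\times J$. We show that $w$ lies in $\operatorname{im}\alpha$ at every stalk. At $(x,\tau)$ with $x\notin\Sigma$, $\alpha$ is surjective by Step 3. Let $x\in\Sigma$. Trivialize $\eta$, and write $\mathcal O=\mathcal O_{X\times J,(x,\tau)}$, $\mathfrak m=\mathfrak m_x\mathcal O$. Then $\operatorname{im}\alpha$ is the ideal generated by $f+\tau w$ and the $\partial_jf+\tau\partial_jw$. As $w$ has zero $r$-jet at $x$,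
$$w,\ \partial_jw\in\mathfrak m^r\subset\mathfrak m^{k+1}\subset\mathfrak m\,\mathfrak J\mathcal O.$$
So $\operatorname{im}\alpha\subset\mathfrak J\mathcal O$, and $f=(f+\tau w)-\tau w$, $\partial_jf=(\partial_jf+\tau\partial_jw)-\tau\partial_jw$ show $\mathfrak J\mathcal O=\operatorname{im}\alpha+\mathfrak m\,\mathfrak J\mathcal O$. Since $\mathfrak m$ lies in the maximal ideal of $\mathcal O$ and $\mathfrak J\mathcal O$ is finitely generated, Nakayama gives $\operatorname{im}\alpha=\mathfrak J\mathcal O$, which contains $w$.

**Step 5. The equation is solvable globally.** The sheaf $\ker\alpha$ is coherent. By Cartan's Theorem B (for a coherent analytic sheaf on a real analytic submanifold of Euclidean space the higher cohomology vanishes; H. Cartan, *Bull. SMF* 85 (1957)), $H^1(X\times J,\ker\alpha)=0$. So the global section $-w$ of $\operatorname{im}\alpha$ lifts: there are analytic $\xi_\tau,c_\tau$ on $X\times J$ with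
$$\nabla_{\xi_\tau}s_\tau+c_\tau s_\tau=-w.\tag{2}$$

**Step 6. The flow.** As in Section 1, let $\sigma_\tau$, $\tau\in[0,1]$, be the analytic diffeomorphisms of $X$ with $\frac{d}{d\tau}\sigma_\tau=\xi_\tau\circ\sigma_\tau$, $\sigma_0=\mathrm{id}$. Along $\tau\mapsto\sigma_\tau(x)$ the covariant derivative of $s_\tau(\sigma_\tau(x))$ is $w+\nabla_{\xi_\tau}s_\tau=-c_\tau s_\tau$, a linear homogeneous differential equation. So $s_1(\sigma_1(x))=0\iff s_0(x)=0$, and $\sigma_1(Y)=\{\hat s=0\}$. This is an algebraic subset of $X$ because $\hat s$ is regular. Theorem B is proved. $\blacksquare$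

## 5. Curves on surfaces

**Proposition 2.** If $m=2$, every coherent analytic hypersurface $Y$ satisfies the finiteness hypothesis of Theorem B.

*Proof.* Let $f$ generate the ideal of $Y_y$. This ideal is radical, so $f$ is square-free in $\mathbb R\{x_1,x_2\}$. We pass to $\mathbb C$ in order to use the Nullstellensatz.

**Step 1. $f$ is square-free in $\mathbb C\{x_1,x_2\}$.** Suppose $g^2\mid f$ with $g$ irreducible over $\mathbb C$. As $f$ is real, also $\bar g^2\mid f$. If $g$ and $\bar g$ are not associated, then $(g\bar g)^2\mid f$ and $g\bar g$ is real. If $\bar g=ug$ with a unit $u$, choose $\lambda\in\mathbb C$ with $\lambda+\bar\lambda u(0)\ne0$; one of $\lambda=1$, $\lambda=i$ works, as $1+u(0)$ and $i(1-u(0))$ are not both $0$. Then $\lambda g+\overline{\lambda g}=(\lambda+\bar\lambda u)g$ is real and associated to $g$. In both cases the square of a real non-unit divides $f$ over $\mathbb C$. The quotient is invariant under conjugation, so the division holds over $\mathbb R$, a contradiction.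

**Step 2. The singular locus is at most a point, also over $\mathbb C$.** If $\{f=\partial_1f=\partial_2f=0\}\subset(\mathbb C^2,0)$ contained a curve germ, some irreducible $g$ would divide $f=gh$, $\partial_1f$ and $\partial_2f$. By Step 1, $g\nmid h$. From $\partial_jf=h\,\partial_jg+g\,\partial_jh$ we get $g\mid\partial_1g$ and $g\mid\partial_2g$. But one of the $\partial_jg$ is nonzero of order $\operatorname{ord}g-1$, so $g$ does not divide it.

**Step 3. Finiteness.** By the Nullstellensatz $(f,\partial_1f,\partial_2f)$ contains a power of the maximal ideal over $\mathbb C$ (or is the unit ideal), so the complex quotient is finite-dimensional. It is the complexification of the real quotient, which is therefore finite-dimensional too. $\square$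

So for $m=2$ and $H_1^{alg}(X)=H_1(X,\mathbb Z_2)$, a) always holds. For $m=1$ it holds trivially. Hence the conjecture holds for $m\le2$, which is one half of the Corollary.

## 6. Sheets meeting along a locus of dimension $m-2$

Let $m\ge3$, and let several nonsingular hypersurfaces meet along a submanifold $S_0$ of dimension $m-2\ge1$. Where does Section 4 stop? If two or more sheets pass through $S_0$, then $f$ and all $\partial_jf$ vanish on $S_0$, so $\mathcal O/\mathfrak J$ maps onto the ring of germs of analytic functions on $S_0$, which has infinite dimension. Steps 2 and 4 break at the same place: no power of $\mathfrak m$ lies in $\mathfrak J$, and we can match jets with polynomials at finitely many points, not along $S_0$.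

This alone does not disprove anything: in $S^{m-1}\times S^1$ the union of an equator times $S^1$ and of $S^{m-1}\times pt$ is algebraic, although the finiteness fails. But with four or more sheets the difficulty is not one of method only. At a point of $S_0$ the tangent spaces of the sheets give lines in the normal plane $T_yX/T_yS_0$, that is, points of a projective line. Four of them have a cross-ratio. For a diffeomorphism $\sigma$, $d\sigma$ induces a linear isomorphism of normal planes, so it preserves the cross-ratios. So along $S_0$ the configuration carries *functions* that no $\sigma$ can change.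

A diffeomorphism can still reparametrize $S_0$, so what survives is the image of $S_0$ under the cross-ratio map. With $q$ sheets there are $q-3$ independent cross-ratios. Taking $q=m+2$, we map $S_0$, of dimension $m-2$, into $\mathbb R^{m-1}$, and we can ask that the image lie in an algebraic hypersurface $F$. For condition b) it is enough that locally the image is all of $F(\mathbb R)$. So let $F(\mathbb R)$ have two components $F_+,F_-$, and let $S_0$ be mapped bijectively onto $F_+$. Local algebraicity then is plausible, and global algebraicity is suspicious.

A first argument would say: if $\sigma(Y)$ is algebraic, then so is the image of the cross-ratio map, hence it cannot miss $F_-$. This is wrong, since images of real points under polynomial maps are only semialgebraic: $v\mapsto v^2$ maps $\mathbb R$ onto $[0,\infty)$. But $v\mapsto v^2$ has *two* real preimages over positive numbers and *none* over negative ones. The parity is the same, and this is a general fact.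

"Variety" will mean reduced scheme of finite type over $\mathbb R$.

**Lemma 1 (parity).** Let $\phi:E\to F$ be a morphism of varieties with $F$ irreducible and with finite generic fiber. There are a nonempty Zariski open $F^0\subset F$, over which $\phi$ is finite étale, and an integer $n'$ such that for every $y\in F^0(\mathbb R)$ the number of real points of $E$ over $y$ is $\equiv n'\pmod2$.

*Proof.* The generic fiber is finite over the function field of $F$, and reduced because $E$ is. The characteristic is $0$, so it is étale. Finiteness and étaleness spread out to a nonempty open $F^0$; as $F^0$ is connected, the degree is a constant $n'$. The fiber over $y\in F^0(\mathbb R)$ is the spectrum of an étale $\mathbb R$-algebra, so of $\mathbb R^k\times\mathbb C^l$ with $k+2l=n'$, and the real points over $y$ are the $k$ factors $\mathbb R$. $\square$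

So one real preimage over $F_+$ and none over $F_-$ is impossible for a morphism of varieties. The work of Sections 10–13 is to turn the cross-ratio map of an algebraic $\sigma(Y)$ into such a morphism. The difficulty is that cross-ratios need an *ordered* tuple of sheets. On a real analytic $\sigma(Y)$ the sheets come with names; over $\mathbb C$ there may be monodromy, and a morphism can only be defined on the variety of all orderings. To keep the extra orderings from spoiling the count, the tuples used in the construction must have no projective symmetry, and this is our first task.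

## 7. Tuples of $m+2$ points without projective symmetry

Let $m\ge3$ and $q=m+2\ge5$. Put
$$\Omega=\{y\in\mathbb R^{m-1}:\ y_i\notin\{0,1\},\ y_i\ne y_j\ (i\ne j)\}.$$

**Definition 5.** For a $q$-tuple $c$ of distinct points of a projective line, $\mathrm{nor}(c)\in\Omega$ is the vector of the coordinates of $c_4,\dots,c_q$ in the projective coordinate sending $c_1,c_2,c_3$ to $0,1,\infty$. For $y\in\Omega$ put $c(y)=(0,1,\infty,y_1,\dots,y_{m-1})$. For a permutation $\pi$ of $\{1,\dots,q\}$ put $\pi\cdot y=\mathrm{nor}(c(y)_{\pi(1)},\dots,c(y)_{\pi(q)})$.

The entries of $\mathrm{nor}(c)$ are the cross-ratios $\frac{(c_j-c_1)(c_2-c_3)}{(c_j-c_3)(c_2-c_1)}$, so $\mathrm{nor}$ and $y\mapsto\pi\cdot y$ are continuous. Two tuples have the same $\mathrm{nor}$ if and only if a projective isomorphism carries one to the other. Hence, if $\mathrm{nor}(c)=y$, then $\mathrm{nor}(c_{\pi(1)},\dots,c_{\pi(q)})=\pi\cdot y$.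

**Example 6.** If $\pi$ exchanges $1$ and $2$, the coordinate $v$ is replaced by $1-v$, and $\pi\cdot y=(1-y_1,\dots,1-y_{m-1})$. If $\pi$ exchanges $4$ and $5$, it exchanges $y_1$ and $y_2$. For only four points the analogous statement to the next lemma would be false, because double transpositions such as $(12)(34)$ preserve the cross-ratio of every 4-tuple.

**Lemma 2.** There are $p\in\Omega$ and an open neighborhood $U\subset\Omega$ of $p$ with $\pi\cdot U\cap U=\emptyset$ for all $\pi\neq\mathrm{id}$.

*Proof.* We show first that there is $p$ with $\pi\cdot p\ne p$ for all $\pi\ne\mathrm{id}$. Let $\tilde\Omega$ be the set of $q$-tuples of distinct points of $\mathbb{RP}^1$; the map $\mathrm{nor}:\tilde\Omega\to\Omega$ is continuous, and surjective since $\mathrm{nor}(c(y))=y$. For $\pi\ne\mathrm{id}$ let $B_\pi=\{y\in\Omega:\pi\cdot y=y\}$, a closed set, and let $\tilde B_\pi=\{c\in\tilde\Omega:\mathrm{nor}(c\circ\pi)=\mathrm{nor}(c)\}$ be its preimage.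

Choose $a$ with $\pi(a)\neq a$, put $i_1=\pi^{-1}(a)\ne a$, and choose distinct $i_2,i_3,i_4\notin\{a,i_1\}$; this is possible because $q\ge5$. If $c\in\tilde B_\pi$, a projective isomorphism carries $c$ to $c\circ\pi$, so the cross-ratios of $(c_{i_1},\dots,c_{i_4})$ and $(c_{\pi(i_1)},\dots,c_{\pi(i_4)})$ coincide. The first does not involve $c_a$. In the second, $c_{\pi(i_1)}=c_a$, and $\pi(i_j)\ne a$ for $j\ge2$; with the other entries fixed it is an injective function of $c_a$ (a nonconstant fractional linear one). So for given other entries at most one value of $c_a$ is allowed, and $\tilde B_\pi$ has empty interior. The preimage of a nonempty open subset of $\Omega$ is nonempty and open, so $B_\pi$ has empty interior too. A finite union of closed sets with empty interior has empty interior, so $p$ exists.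

For $\pi\neq\mathrm{id}$, as $\pi\cdot p\ne p$ and $y\mapsto\pi\cdot y$ is continuous, a small neighborhood of $p$ is disjoint from its image under $\pi$. Intersect over the finitely many $\pi$. $\square$

Fix $p$ and $U$.

## 8. A hypersurface with two components, and the set $Y$

**Step 1. The hypersurface $F$.** We need an irreducible smooth hypersurface whose real locus has two components, one of them parametrized by a sphere. For $\mathsf x=(\mathsf x_1,\mathsf x')\in\mathbb R\times\mathbb R^{m-2}$ let
$$G_0(\mathsf x)=\big(\mathsf x_1^2-\tfrac52\big)^2+|\mathsf x'|^2-\tfrac94=|\mathsf x'|^2+(\mathsf x_1^2-1)(\mathsf x_1^2-4).$$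

- $G_0$ is irreducible over $\mathbb R$. It has the form $\mathsf x_2^2+R$ with $R$ not involving $\mathsf x_2$, so it could only split if $-R$ were a square. For $\mathsf x_3=\dots=0$, $-R$ becomes $-(\mathsf x_1^2-1)(\mathsf x_1^2-4)$, which has simple roots.
- $G_0$ has no critical point, real or complex, on $G_0=0$. At a critical point $\mathsf x'=0$, and $\mathsf x_1=0$ or $\mathsf x_1^2=\frac52$; there $G_0=4$ or $-\frac94$.
- At real points of $G_0=0$ we have $(\mathsf x_1^2-\frac52)^2\le\frac94$, so $\mathsf x_1^2\in[1,4]$.

The map $\Phi(\psi)=\big(\sqrt{\tfrac52+\tfrac32\psi_1},\ \tfrac32\psi'\big)$ is an analytic diffeomorphism from $\{\psi\in\mathbb R^{m-1}:\psi_1>-\frac53\}$ onto $\{\mathsf x_1>0\}$, and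
$$G_0(\Phi(\psi))=\tfrac94\big(|\psi|^2-1\big).\tag{3}$$

For $\varepsilon>0$ let $g(y)=G_0((y-p)/\varepsilon)$, and let $F\subset\mathbb A^{m-1}_{\mathbb R}$ be the irreducible smooth variety $g=0$, of dimension $m-2$. Then $F(\mathbb R)=F_+\sqcup F_-$ according to the sign of $y_1-p_1$. Here $F_+=p+\varepsilon\Phi(S^{m-2})$, and $F_-$ is its mirror image. Both are nonempty, compact and open in $F(\mathbb R)$. For $m=3$ they are the two ovals of the plane curve $\mathsf x_2^2=-(\mathsf x_1^2-1)(\mathsf x_1^2-4)$, moved to $p$ and shrunk.

**Step 2. The sheets.** Write $S^{m-1}=\{(\omega,h)\in\mathbb R^{m-1}\times\mathbb R:|\omega|^2+h^2=1\}$. Put $\psi=(1+\frac h2)\omega$. Then $|\psi|\le\frac32<\frac53$, so we can define the analytic map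
$$x=(x_1,\dots,x_{m-1}):S^{m-1}\to\mathbb R^{m-1},\qquad x=p+\varepsilon\,\Phi(\psi).$$
Fix $\varepsilon$ so small that $x(S^{m-1})\subset U$ and $F(\mathbb R)\subset U$. Let $z$ be the stereographic coordinate on $S^1\setminus\{pt\}\cong\mathbb R$. In $X=S^{m-1}\times S^1$ define
$$Y_1=\{z=0\},\quad Y_2=\{z=h\},\quad Y_3=\{h=0\}\times S^1,\quad Y_{i+3}=\{z=x_ih\}\ (1\le i\le m-1),\qquad Y=\bigcup_{i=1}^qY_i.$$
All $Y_i$ except $Y_3$ are graphs over $S^{m-1}$, so all $Y_i$ are compact nonsingular analytic hypersurfaces. The differences of the functions $0,h,x_ih$ are $h$ times nowhere zero functions, because $x$ takes values in $\Omega$. Hence $Y_i\cap Y_j=S_0:=\{h=0,\ z=0\}$ for all $i\ne j$. So $Y$ is nonsingular outside $S_0\cong S^{m-2}$, which is connected as $m\ge3$.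

**Step 3. The cross-ratio map on $S_0$.** At $(\theta,0,0)\in S_0$, $\theta\in S^{m-2}$, in the normal plane with coordinates $(dh,dz)$, the spaces $TY_1,TY_2,TY_3,TY_{i+3}$ are the lines of slope $0,1,\infty,x_i(\theta,0)$. They are distinct. For $h=0$ we have $\psi=\theta$, so
$$\mathrm{nor}\big(TY_1/TS_0,\dots,TY_q/TS_0\big)=x(\theta,0)=p+\varepsilon\Phi(\theta)\in F_+.\tag{4}$$
Thus $S_0$ is mapped bijectively onto $F_+$.

**Step 4. $Y$ is a coherent hypersurface.** At each point the local irreducible components of $Y$ are the distinct nonsingular germs of the $Y_i$ through it, of dimension $m-1$. By Section 2 the ideal of $Y_y$ is generated by the product of their equations. So near $S_0$ the ideal sheaf is generated by $zh(z-h)\prod_i(z-x_ih)$ (off $S_0$ at most one factor vanishes, the others are units), and elsewhere on $Y$ by a local equation of one $Y_i$. It is locally free of rank one, hence coherent. The statement on homology in Theorem A is Example 3.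

## 9. Local algebraicity

We prove Theorem A(1). The factor $1+\frac h2$ in $\psi$ was put in for this purpose: it makes $x$ cross $F_+$ transversally as $h$ passes $0$, so that $h$ can be replaced by the polynomial $g$.

At $y\in Y\setminus S_0$, $Y$ is a nonsingular hypersurface germ, so it is analytically isomorphic to the germ of the algebraic set $S^{m-1}\times pt$ at one of its points.

Let $y\in S_0$.

**Step 1. $g(x)$ is $h$ times a unit.** By (3),
$$g(x(\omega,h))=\tfrac94\Big(\big(1+\tfrac h2\big)^2(1-h^2)-1\Big)=h\,u(h),\qquad u(h)=\tfrac94\big(1-\tfrac34h-h^2-\tfrac14h^3\big),\tag{5}$$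
and $u\neq0$ near $h=0$.

**Step 2. $x$ is a local diffeomorphism near the equator.** Use $(\theta,h)$ with $\omega=\sqrt{1-h^2}\,\theta$, $\theta\in S^{m-2}$. Then $\psi=\rho(h)\theta$ with $\rho(h)=(1+\frac h2)\sqrt{1-h^2}$, $\rho(0)=1$, $\rho'(0)=\frac12$. So $(\theta,h)\mapsto\psi$ is a change of polar coordinates near $h=0$, and $x=p+\varepsilon\Phi(\psi)$ is a local diffeomorphism there.

**Step 3. The algebraic model.** Hence
$$\Theta(\omega,h,z)=\big(x(\omega,h),\,u(h)z\big)\in\mathbb R^{m-1}\times\mathbb R$$
is a local analytic diffeomorphism near $y$. Write $(y,\zeta)$ for the coordinates of the target. By (5), $\Theta$ carries $z=0$, $z=h$, $h=0$, $z=x_ih$ to $\zeta=0$, $\zeta=g$, $g=0$, $\zeta=y_ig$ respectively. So it carries the germ of $Y$ at the given point onto the germ, at the image point, of the algebraic set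
$$B=\Big\{(y,\zeta)\in\mathbb R^m:\ \zeta\,g(y)\,(\zeta-g(y))\prod_i(\zeta-y_ig(y))=0\Big\}.$$

**Step 4. From $\mathbb R^m$ to $X$.** Stereographic projections give a biregular isomorphism $\Lambda$ of $\mathbb R^m$ onto a Zariski open subset $W\subset X$. Let $A^y$ be the Zariski closure of $\Lambda(B)$ in $X$. As $\Lambda(B)$ is Zariski closed in $W$, $A^y\cap W=\Lambda(B)$, and $\Lambda\circ\Theta$ carries the germ of $Y$ onto a germ of $A^y$. This proves Theorem A(1). $\blacksquare$

Note that in $B$ the sheets meet along $\zeta=0$, $g(y)=0$, thus over $F_-$ as well as over $F_+$, while $Y$ has only the part over $F_+$.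

## 10. The complexification of a hypothetical algebraic $\sigma(Y)$

Suppose that $\sigma:X\to X'$ is a $C^\omega$ diffeomorphism onto a nonsingular real algebraic set $X'\subset\mathbb R^n$ of dimension $m$ (for the conjecture, $X'=X$), and that $A=\sigma(Y)$ is algebraic. Put $A_i=\sigma(Y_i)$ and $T=\sigma(S_0)$. Then $A=\bigcup A_i$, $A_i\cap A_j=T$ for $i\ne j$, and $A$ is an analytic $(m-1)$-submanifold near each point of $A\setminus T$. Since $d\sigma$ induces linear isomorphisms of normal planes, (4) gives, for $t=\sigma(\theta,0,0)\in T$,
$$\mathrm{nor}\big(T_tA_1/T_tT,\dots,T_tA_q/T_tT\big)=\kappa(t):=p+\varepsilon\Phi(\theta),\qquad\kappa:T\to F_+\ \text{a homeomorphism}.\tag{6}$$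
We derive a contradiction. Four textbook facts will be used.

- The real points of a variety of dimension $d$ form a semialgebraic set of dimension $\le d$, i.e. a finite union of submanifolds of dimension $\le d$. For an algebraic set $S$, $\dim S$ is the dimension of $\mathbb R[\mathbf x]/I(S)$.
- Let $Z$ be an irreducible variety, smooth of dimension $d$. Then $Z(\mathbb R)$ is an analytic $d$-manifold or empty, and any nonempty Euclidean-open subset of it is Zariski dense in $Z$, since the real points of a proper closed subvariety form a semialgebraic set of dimension $<d$.
- An étale morphism of smooth varieties is a local analytic diffeomorphism on real points. A finite morphism is proper on real points.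
- The normalization $\nu:\tilde V\to V$ is finite, and is an isomorphism over the smooth locus of $V$. The local rings of $\tilde V$ at points of codimension 1 are discrete valuation rings. So, in characteristic $0$, $\operatorname{Sing}\tilde V$ has codimension $\ge2$, and by the valuative criterion a morphism from a dense open subset of $\tilde V$ to a projective variety extends to the complement of a closed set of codimension $\ge2$.

**Step 1. The variety $V$.** Let $\bar X'=\operatorname{Spec}\mathbb R[\mathbf x]/I(X')$; it is smooth of dimension $m$ at the points of $X'$. Let $V=\operatorname{Spec}\mathbb R[\mathbf x]/I(A)$, a closed subvariety of $\bar X'$. Then $V(\mathbb R)=A$ is Zariski dense in $V$. *Each irreducible component $V_j$ of $V$ has dimension $m-1$.* By density of $A$, $V_j(\mathbb R)$ is dense in $V_j$, so $V_j(\mathbb R)\setminus\bigcup_{k\ne j}V_k(\mathbb R)$ is nonempty. It is open in $A=\bigcup A_i$, so it contains a nonempty open subset of some $A_i$, whence $\dim V_j\ge m-1$. Also $\dim V_j\le\dim A=m-1$. As $V$ is reduced, $\dim\operatorname{Sing}V\le m-2$.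

**Step 2. The variety $Q$ spanned by $T$.** Let $Q\subset V$ be the Zariski closure of $T$. It is irreducible: if a product of two polynomials vanishes on the connected analytic manifold $T$, one factor does. If $V$ were smooth at some $t\in T$, then $A$ would be an analytic $(m-1)$-manifold near $t$, which is false because $A$ contains $q$ hypersurface germs with distinct tangent spaces there. So $T\subset\operatorname{Sing}V$ and $Q\subset\operatorname{Sing}V$. As $T$ is an $(m-2)$-manifold in $Q(\mathbb R)$, $\dim Q=m-2$, and $Q$ is an irreducible component of $\operatorname{Sing}V$. Let $Q'$ be the union of the other components.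

**Step 3. Separating the sheets.** Let $\nu:\tilde V\to V$ be the normalization. The Gauss map $v\mapsto T_{\nu(v)}V$ (direction plane in $n$-space), defined over the smooth locus of $V$, has values in the Grassmannian of $(m-1)$-planes, which is projective. So it extends to a morphism $\Gamma$ on $\tilde V$ minus a closed set of codimension $\ge2$, i.e. of dimension $\le m-3$. Let $D=\nu^{-1}(Q)_{red}$. The map $D\to Q$ is finite and surjective.

**Step 4. A good open part of $Q$.** We remove from $Q$ everything that disturbs. By Lemma 1, $D\to Q$ is finite étale over a nonempty open set. The sets $\operatorname{Sing}\tilde V$ and the indeterminacy set of $\Gamma$ have dimension $\le m-3$, so the images in $Q$ of their intersections with $D$ are proper closed subsets. Finally $Q$ meets the smooth locus of $\bar X'$, since it contains $T$. So there is a nonempty Zariski open $Q^0\subset Q$ such that, with $D^0=D\cap\nu^{-1}(Q^0)$: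

- $Q^0$ is smooth, $Q^0\cap Q'=\emptyset$, and $Q^0$ lies in the smooth locus of $\bar X'$ (by irreducibility, in a connected component of dimension $m$);
- $D^0\to Q^0$ is finite étale, so $D^0$ is smooth;
- $\tilde V$ is smooth and $\Gamma$ is defined along $D^0$.

**Step 5. The part $T^0$ of $T$.** Put $T^0=T\cap Q^0(\mathbb R)$. It is open and dense in $T$: its complement is closed and contained in the zero set of a polynomial that vanishes on $Q\setminus Q^0$ but not identically on $Q$, hence not identically on the connected analytic manifold $T$. Since $T\subset Q(\mathbb R)$ and both are $(m-2)$-manifolds near points of $T^0$, invariance of domain shows that $T^0$ is open in $Q^0(\mathbb R)$, and $T=Q(\mathbb R)$ near each point of $T^0$.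

## 11. Real branches over points of $Q$

We must count the real points of $D$ over $t\in Q^0(\mathbb R)$. Over $T$ there should be one for each sheet. But $Q^0(\mathbb R)$ may contain points outside $T$. There $A$ is a manifold although $V$ is singular. This can happen:

**Example 7.** Let $P=y^3+2x^2y-x^4$. For $x\ne0$, $\partial_yP=3y^2+2x^2>0$, so there is exactly one real root $y$; for $x=0$ only $y=0$. With $y=x^2v$ the equation becomes $x^2v^3+2v-1=0$, which has an analytic solution $v(x)$, $v(0)=\frac12$, near $0$. So near $0$ the real curve is the graph of an analytic function. $P$ is irreducible: it is monic of degree 3 in $y$, so a factorization would give a root $y=\rho(x)\in\mathbb R[x]$; if $\deg\rho\le1$, then $\rho^3+2x^2\rho$ has degree $\le3$, and if $\deg\rho\ge2$, it has degree $3\deg\rho\ge6$, never $4$. As the real curve is infinite, $P$ generates its ideal. Yet $dP=0$ at the origin: the lowest form $y(y^2+2x^2)$ shows one real branch and two complex conjugate ones.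

The lemma says that, as in the example, such a point carries at most one real branch.

**Lemma 3.** Let $t\in Q^0(\mathbb R)$.

(i) If $t\in T$, there are exactly $q$ real points of $D$ over $t$. They can be labelled $d_1(t),\dots,d_q(t)$ with $\Gamma(d_i(t))=T_tA_i$.

(ii) If $t\notin T$, there is at most one real point of $D$ over $t$.

*Proof.* **Step 1. Neighborhoods on which $\nu$ is injective.** Let $\delta_1,\dots,\delta_k$ be the real points of $D$ over $t$; these are all the real points of $\tilde V$ over $t$. Near $\delta_j$, $\tilde V(\mathbb R)$ is an analytic $(m-1)$-manifold, and $D(\mathbb R)$ is a submanifold of codimension 1 which $\nu$ maps diffeomorphically onto $Q(\mathbb R)$ near $t$. Let $O^*$ be a small open neighborhood of $t$ in $X'$ in which $(\operatorname{Sing}V)(\mathbb R)=Q(\mathbb R)=Q^0(\mathbb R)$. In case (i) we also require that $Q(\mathbb R)=T$ in $O^*$ and that each $A_i\cap O^*$ is the zero set of an analytic function $a_i$ on $O^*$. In case (ii) we also require $O^*\cap T=\emptyset$, so that $A\cap O^*$ is an $(m-1)$-manifold.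

Choose disjoint connected open neighborhoods $O_j$ of $\delta_j$ in $\tilde V(\mathbb R)$, inside the domain of $\Gamma$, with $\nu(O_j)\subset O^*$ and $\nu$ injective on $D(\mathbb R)\cap O_j$, such that $(O_j,D(\mathbb R)\cap O_j)$ is diffeomorphic to a ball and a hyperplane section through its center. By the choice of $O^*$, $\nu^{-1}(\operatorname{Sing}V)\cap O_j=D(\mathbb R)\cap O_j$. Since $\nu$ is an isomorphism over $V\setminus\operatorname{Sing}V$, it is injective on $\bigcup_j(O_j\setminus D(\mathbb R))$ and maps this set into $A\setminus Q(\mathbb R)$, while it maps $D(\mathbb R)\cap O_j$ into $Q(\mathbb R)$. Hence $\nu|_{O_j}$ is injective.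

**Step 2. Case (ii).** By invariance of domain, $\nu(O_j)$ is an open neighborhood of $t$ in the $(m-1)$-manifold $A\cap O^*$. If $k\ge2$, then $\nu(O_1)\cap\nu(O_2)$ is a neighborhood of $t$ in $A$, so it contains points off the $(m-2)$-dimensional set $Q(\mathbb R)$. Such a point has preimages in $O_1\setminus D(\mathbb R)$ and in $O_2\setminus D(\mathbb R)$, contrary to injectivity on $\bigcup_j(O_j\setminus D(\mathbb R))$.

**Step 3. Case (i): each $O_j$ lies on one sheet.** The sets $(A_i\setminus T)\cap O^*$ are pairwise disjoint, cover $(A\setminus T)\cap O^*$ and are relatively closed in it, hence relatively open. So a connected component of $O_j\setminus D(\mathbb R)$ is mapped into a single $A_i$. The analytic function $a_i\circ\nu$ vanishes on this nonempty open subset of the connected manifold $O_j$, hence on $O_j$. So $\nu(O_j)\subset A_{i(j)}$ for some $i(j)$. It is unique since $\nu(O_j\setminus D(\mathbb R))\cap T=\emptyset$. By invariance of domain, $\nu(O_j)$ is a neighborhood of $t$ in $A_{i(j)}$. If $i(j)=i(j')$ with $j\ne j'$, then $\nu(O_j)\cap\nu(O_{j'})$ is a neighborhood of $t$ in $A_{i(j)}$ and contains points off $T$, which is impossible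 as in Step 2. So $j\mapsto i(j)$ is injective.

**Step 4. Case (i): each sheet occurs.** The map $\nu:\tilde V(\mathbb R)\to A$ is proper, so there is a neighborhood $O\subset O^*$ of $t$ in $A$ with $\nu^{-1}(O)\cap\tilde V(\mathbb R)\subset\bigcup_jO_j$. Since $\nu$ is bijective on real points over $A\setminus(\operatorname{Sing}V)(\mathbb R)$, every point of $O\setminus T$ lies in some $\nu(O_j)$. As $(A_i\setminus T)\cap O\ne\emptyset$ for each $i$, the map $j\mapsto i(j)$ is onto. So $k=q$. Label the points by $i(j)$.

**Step 5. Case (i): the tangent spaces.** For $d\in O_j\setminus D(\mathbb R)$, $V$ is smooth at $\nu(d)$ and $A$ coincides with $A_{i(j)}$ near $\nu(d)$, so $\Gamma(d)=T_{\nu(d)}A_{i(j)}$. Letting $d\to\delta_j$ gives $\Gamma(\delta_j)=T_tA_{i(j)}$. $\square$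

## 12. The variety of ordered tuples of branches

Now we make the cross-ratio map a morphism.

**Step 1. The étale cover $E$.** Let $E$ be the $q$-fold fiber product of $D^0$ over $Q^0$ minus all partial diagonals. The partial diagonals are open and closed, since $D^0\to Q^0$ is étale and separated. So $E\to Q^0$ is finite étale, $E$ is smooth of pure dimension $m-2$, and its connected components are irreducible. A real point of $E$ over $t$ is an ordered $q$-tuple of distinct real points of $D$ over $t$. By Lemma 3:

- (γ) every point of $E(\mathbb R)$ lies over $T^0$, since over $t\in Q^0(\mathbb R)\setminus T$ there are fewer than $q$ real points of $D$;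
- the points of $E(\mathbb R)$ over $t\in T^0$ are exactly $e_\pi(t)=(d_{\pi(1)}(t),\dots,d_{\pi(q)}(t))$, $\pi\in\mathfrak S_q$.

Write $e(t)=e_{\mathrm{id}}(t)$.

**Step 2. The cross-ratio morphism.** Let $Z$ be a connected component of $E$ with $Z(\mathbb R)\neq\emptyset$. Then $Z(\mathbb R)$ is Zariski dense in $Z$. Put $\Gamma_i=\Gamma\circ pr_i$. At a real point $e_\pi(t)$ of $Z$ we have
$$T_tQ=T_tT\subset T_tA_{\pi(i)}=\Gamma_i\subset T_tX'.$$
The conditions $TQ\subset\Gamma_i\subset T\bar X'$ are closed, so they hold on all of $Z$. So the $\Gamma_i$ define $q$ sections of the projectivization of the rank-2 bundle $T\bar X'/TQ$ pulled back to $Z$. Let $Z^1\subset Z$ be the open set where they are pairwise distinct. It contains $Z(\mathbb R)$, so it is dense. In local trivializations of the bundle the sections are maps to $\mathbb P^1$, and cross-ratios do not depend on the trivialization. So $\mathrm{nor}$ defines a morphism $\chi:Z^1\to\mathbb A^{m-1}$. By Lemma 3 and (6),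
$$\chi(e_\pi(t))=\pi\cdot\kappa(t).\tag{7}$$

**Step 3. Selecting components.** Let $E'$ be the union of those components $Z$ with $Z(\mathbb R)\ne\emptyset$ for which $\chi(Z^1)\subset F$ and $\chi:Z^1\to F$ is dominant. Let $E'^1$ be the union of the corresponding $Z^1$. We show that the real points of $E'$ are exactly the points $e(t)$.

(α) *$e(t)\in E'^1$ for all $t\in T^0$.* Let $Z$ be the component containing $e(t)$. A point $e'\in Z(\mathbb R)$ close to $e(t)$ lies over some $t'\in T^0$ close to $t$ and equals some $e_\pi(t')$. Its planes $\Gamma_i(e')=T_{t'}A_{\pi(i)}$ are close to $\Gamma_i(e(t))=T_tA_i$ and also to $T_tA_{\pi(i)}$. As the $T_tA_j$ are distinct, $\pi=\mathrm{id}$ if $e'$ is close enough. So a neighborhood $N$ of $e(t)$ in $Z(\mathbb R)$ consists of points $e(t')$, where $\chi=\kappa(t')\in F_+$. As $N$ is Zariski dense in $Z$, $\chi(Z^1)\subset F$. As $E\to Q^0$ is étale, the image of $N$ in $T^0$ contains a neighborhood of $t$. Since $\kappa$ is a homeomorphism onto $F_+$, $\chi(Z^1)$ contains a nonempty open subset of $F_+$. This is open in $F(\mathbb R)$, so it is Zariski dense in $F$, and $\chi$ is dominant.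

(β) *If $e_\pi(t)\in E'$ with $t\in T^0$, then $\pi=\mathrm{id}$.* By (7), $\pi\cdot\kappa(t)\in F(\mathbb R)\subset U$, while $\kappa(t)\in F_+\subset U$. By Lemma 2, $\pi\cdot U\cap U=\emptyset$ for $\pi\ne\mathrm{id}$. So $\pi=\mathrm{id}$.

By (α), (β), (γ), and because $Z(\mathbb R)\subset Z^1$,
$$E'(\mathbb R)=E'^1(\mathbb R)=\{e(t):t\in T^0\},\qquad\chi(e(t))=\kappa(t).\tag{8}$$

## 13. One preimage over $F_+$, none over $F_-$

The morphism $\chi:E'^1\to F$ is dominant on each component, $\dim E'=\dim F=m-2$, $E'^1$ is reduced and $F$ is irreducible. So its generic fiber is finite, and Lemma 1 gives $F^0\subset F$ and $n'$. Both $F_+$ and $F_-$ are nonempty and open in $F(\mathbb R)$, hence Zariski dense in $F$.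

- Choose $y_+\in F_+\cap F^0\cap\kappa(T^0)$. This is possible because $F_+\cap F^0$ is nonempty and open in $F_+$, and $\kappa(T^0)$ is dense in $F_+$. By (8) there is exactly one real point of $E'^1$ over $y_+$, namely $e(\kappa^{-1}(y_+))$. So $n'$ is odd.
- Choose $y_-\in F_-\cap F^0$. By (8) a real point over $y_-$ would be some $e(t)$ with $\kappa(t)=y_-\in F_-$. But $\kappa(t)\in F_+$ and $F_+\cap F_-=\emptyset$. So there are none, and $n'$ is even.

This contradiction proves Theorem A(2), and with it Theorem A. **The conjecture is false.** $\blacksquare$

*Proof of the Corollary.* For $m\le2$ the conjecture holds for all $X$ of dimension $m$ by Section 5: under its hypotheses a) always holds, and a) implies b). For $m\ge3$, Theorem A gives $X=S^{m-1}\times S^1$ and a $Y$ that satisfies b) and not a). $\blacksquare$
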